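\title{Sum-free sets with ultimately periodic input and non-periodic output}

\begin{abstract}
Sum-free sets of positive integers correspond bijectively to infinite 0-1 sequences through a machine that examines $1,2,3,\dots$ in turn, rejects every number that is a sum of two numbers already chosen, and otherwise lets the next input bit decide. An ultimately periodic output always comes from an ultimately periodic input. We show that the converse fails. An explicit construction modulo $10^6$ gives an input with tail $(11110)^\infty$ whose output is not ultimately periodic. A second construction shows that a periodic tail $w^\infty$ can be preceded by a finite prefix so that the output is not ultimately periodic if and only if the word $w$ contains a $1$.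
\end{abstract}

\section{The machine and the question}

A set $S$ of positive integers is \emph{sum-free} if there are no $x,y,z\in S$ with $x+y=z$, where $x=y$ is allowed. Call a positive integer $n$ \emph{covered} by $S$ if $n\in S+S=\{y+z: y,z\in S\}$, and \emph{uncovered} otherwise. Thus $S$ is sum-free exactly when all its elements are uncovered. Both summands of $n$ are smaller than $n$, so whether $n$ is covered depends only on the part of $S$ below $n$. One can therefore build a sum-free set from below, with a free choice at each uncovered number.

The machine $M$ does this. Its input is an infinite 0-1 sequence. It examines $n=1,2,3,\dots$ in turn. If $n=y+z$ for some $y,z$ already placed in $S$, then $n$ is left out and no input is read. Otherwise $M$ reads the next unread input bit and places $n$ in $S$ exactly when that bit is $1$. The output is the sum-free set $S$, identified with its characteristic sequence $\mathbf{1}_S$. The input can be recovered from the output.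

\begin{lemma}\label{lem:decode}
Let $S$ be sum-free. Then infinitely many integers $n_1<n_2<\cdots$ are uncovered by $S$, and $M$ outputs $S$ if and only if its input is $\mathbf{1}_S(n_1),\mathbf{1}_S(n_2),\dots$.
\end{lemma}

\begin{proof}
If $S$ is infinite, its elements are uncovered; if $S$ is finite, so is $S+S$. Either way the list is infinite. If $M$ outputs $S$, it reads a bit exactly at the uncovered numbers, and the bit read at $n_j$ is $\mathbf{1}_S(n_j)$. Conversely, give $M$ the stated input, and suppose that below $n$ the output agrees with $S$ and bits were read exactly at the $n_j<n$. If $n$ is covered, $M$ leaves it out without reading, and $n\notin S$ because $S$ is sum-free. Otherwise $n=n_j$ for some $j$, and $M$ reads the $j$th bit $\mathbf{1}_S(n)$. Induction on $n$ finishes the proof.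
\end{proof}

So $M$ is a bijection from the infinite 0-1 sequences onto the sum-free sets, and it is natural to ask which properties of a set can be read off its code. A sequence $s$ is \emph{ultimately periodic} if there are $x_0$ and $p\ge1$ with $s(x+p)=s(x)$ for all $x\ge x_0$; equivalently, $s=\pi w^\infty$ for a finite word $\pi$ and a nonempty finite word $w$ repeated forever. A set is ultimately periodic if its characteristic sequence is.

\begin{example}\label{ex:small}
By Lemma~\ref{lem:decode} it suffices to compute $S+S$. If $S$ is the set of odd numbers, then $S+S$ is the set of even numbers, and the input is $1^\infty$. If $S=\{n\equiv1 \pmod 3\}$, then $S+S=\{n\equiv2\pmod 3\}$, the uncovered numbers are $1,3,4,6,7,\dots$, and the input is $(10)^\infty$. If $S=\{n\equiv 2,3\pmod 5\}$, then $S+S$ consists of all $n\ge4$ with $n\equiv 4,0,1\pmod 5$, the only uncovered number outside $S$ is $1$, and the input is $01^\infty$.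
\end{example}

One direction is a known fact; the proof is short.

\begin{proposition}\label{prop:easy}
If the output of $M$ is ultimately periodic, then so is the input.
\end{proposition}

\begin{proof}
Let $\mathbf{1}_S(x+p)=\mathbf{1}_S(x)$ for $x\ge x_0$. If $n\ge 2x_0$ is covered, say $n=y+z$ with $y\ge n/2$, then $y+p\in S$, so $n+p$ is covered. Hence along each residue class modulo $p$ the property of being covered is eventually constant. For large $q$ the intervals $[qp,(q+1)p)$ therefore all contribute the same word to the input, and this word is nonempty because there are infinitely many uncovered numbers.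
\end{proof}

The converse has been posed as a problem:
\begin{quote}
\emph{If the input to $M$ is ultimately periodic, is the output necessarily ultimately periodic?}
\end{quote}
Example~\ref{ex:small} suggests that it is. So does the following heuristic: if the action of $M$ at $n$ depended only on a bounded number of recent decisions and on the current position in the period of the input, some state would repeat and the output would be periodic from then on. But the action at $n$ depends on all pairs $y+z=n$, in particular on what happened near $n/2$, and this long memory is enough to destroy periodicity.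

\begin{theorem}\label{thm:slip}
There is a finite word $\pi$ such that the output of $M$ on the input $\pi(11110)^\infty$ is not ultimately periodic.
\end{theorem}

\begin{theorem}\label{thm:tails}
Let $w$ be a nonempty finite 0-1 word. There is a finite word $\pi$ such that the output of $M$ on the input $\pi w^\infty$ is not ultimately periodic if and only if $w$ contains a $1$.
\end{theorem}

Thus the answer to the question is no, and a tail $w^\infty$ forces an ultimately periodic output for every prefix exactly when $w=0\cdots0$. For $w=1$, Lemma~\ref{lem:decode} says that all large uncovered numbers belong to the output, which gives the following statement.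

\begin{corollary}\label{cor:ones}
There is a sum-free set $S$ that is not ultimately periodic although every sufficiently large $n\notin S$ lies in $S+S$.
\end{corollary}

In both proofs we write down a set $S$, determine which large numbers it covers, and read off the input from Lemma~\ref{lem:decode}. The prefix $\pi$ is whatever the initial part of $S$ dictates, so that part can be designed freely. Both proofs exploit one effect. If $S$ contains the numbers $x+qm$ up to some $q$ and none for a long time afterwards, then the numbers congruent to $2x$ modulo $m$ can stay covered up to about $2qm$, and only then does the machine notice the change. If each change triggers the next one in this way, the changes occur at times that grow geometrically. Theorem~\ref{thm:slip} is a special case of Theorem~\ref{thm:tails}, but its proof (Sections~\ref{sec:model} and~\ref{sec:slip}) is explicit and shows the effect in its simplest form. That proof uses the $0$ of the tail to switch a residue class off. For a general tail a class must be switched off by covering it, and this leads to the clock of Sections~\ref{sec:clock} and~\ref{sec:tails}.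

\section{Blocks, independent residues, and a filler}\label{sec:tools}

Fix a modulus $m\ge2$. For $0\le c<m$ and $q\ge0$ we write
\[
c[q]=c+qm ,
\]
the number with residue $c$ in \emph{block} $q$. Non-periodicity will be detected in a single residue class.

\begin{lemma}\label{lem:nonper}
Let $0\le c<m$. If the sequence $q\mapsto\mathbf{1}_S(c[q])$ has infinitely many $1$'s and arbitrarily long runs of $0$'s, then $S$ is not ultimately periodic.
\end{lemma}

\begin{proof}
Suppose $\mathbf{1}_S(x+p)=\mathbf{1}_S(x)$ for $x\ge x_0$. Applying this $m$ times gives $\mathbf{1}_S(c[q+p])=\mathbf{1}_S(c[q])$ for $q\ge x_0$. A run of $x_0+p$ zeros contains $p$ consecutive zeros at indices $q\ge x_0$, and these force all later terms to be $0$.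
\end{proof}

We want sums of elements of $S$ to meet the residue classes that matter only where we intend. Call integers $\xi_1,\dots,\xi_\nu$ \emph{independent modulo $m$} if
\[
c_1\xi_1+\dots+c_\nu\xi_\nu\equiv0\pmod m,\quad |c_i|\le 9\ \text{ for all } i
\qquad\text{implies}\qquad c_1=\dots=c_\nu=0 .
\]
Then two integer combinations of the $\xi_i$ with coefficients between $-4$ and $4$ are congruent modulo $m$ if and only if their coefficient vectors in $\mathbb{Z}^\nu$ are equal. All combinations compared below have coefficients in this range, and we refer to this test as \emph{comparing vectors}.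

Independence creates a difficulty. A set that lives in a few independent classes covers only a few classes, and at every number of every other class the machine would read an input bit. These unwanted classes have to be covered, without covering the classes in which the action takes place. A finite set does this.

\begin{lemma}[Filler]\label{lem:filler}
Let $Q\subset\mathbb{Z}_m$ with $0\in Q$. There is a finite set $F$ of integers such that
\begin{itemize}
\item[(F1)] each residue outside $Q$ is the residue of exactly one element of $F$, and no element of $F$ has its residue in $Q$;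
\item[(F2)] $F\subset(2m^2,4m^2)$;
\item[(F3)] if $K\subset(0,m)$ is sum-free, then $K\cup F$ is sum-free.
\end{itemize}
\end{lemma}

\begin{proof}
Let $\rho_1,\dots,\rho_H\in[1,m-1]$ represent the residues outside $Q$; here $H\le m-1$ since $0\in Q$. Put $\varphi_j=\rho_j+2m(m+j)$ and $F=\{\varphi_1,\dots,\varphi_H\}$. Then (F1) holds, and $2m^2<\varphi_j<m+2m(2m-1)<4m^2$. For $j<j'$ we have $\varphi_{j'}-\varphi_j>2m-m=m$. For (F3), let $z=y+y'$ with $y,y',z\in K\cup F$. If $z\in K$, then $y,y'<m$ lie in $K$, which is excluded. Let $z\in F$. Two elements of $K$ have sum less than $2m<z$, two elements of $F$ have sum greater than $4m^2>z$, and one of each would give two elements of $F$ at a positive distance less than $m$.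
\end{proof}

The filler is used as follows. Let $T\subset\mathbb{Z}_m$ be the set of residues in which $S$ has large elements, let $P\supset T$ be the set of \emph{protected} residues, and take $Q=P-T=\{s-t:s\in P,\ t\in T\}$, which contains $0$. By (F1), an element of $F$ plus a number with residue in $T$ never has its residue in $P$; and by (F2) sums of two elements of $K\cup F$ stay below $8m^2$. So above $8m^2$ the filler is invisible in the protected classes. On the other hand, a large $n$ with residue $r$ is covered as soon as there is a $t\in T$ with $r-t\notin Q$ such that $S$ contains all numbers of residue $t$ in the window $(n-4m^2,n)$. For a given $r$ some $t$ may fail the condition $r-t\notin Q$, and in both constructions the number of classes needed is governed by how many can fail.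

\section{A slipping zero in a model with two classes}\label{sec:model}

The mechanism behind Theorem~\ref{thm:slip} is visible in a simplified model, which serves only as a guide. Let $x_1,x_2\in(m/2,m)$, let $e_i=2x_i-m$ be the residue of $2x_i$, and assume $e_1<x_1<e_2<x_2$. Note that $x_i[q]+x_i[q']=e_i[q+q'+1]$. With $I_i=\{q: x_i[q]\in S\}$, the rules of the model are these: numbers $x_i[q]$ are never covered, $e_i[q]$ is covered exactly when $q-1\in I_i+I_i$, and every number outside the four classes is declared covered. Let $I_1$ and $I_2$ both begin with $0,2,3$, and let the input from block $4$ on be $(10)^\infty$. The bits read are as follows, a dot marking a covered number.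
\[
\begin{array}{c|cccc}
\text{blocks} & e_1 & x_1 & e_2 & x_2\\ \hline
4\text{--}7 & \cdot & 1 & \cdot & 0\\
8 & \cdot & 1 & 0 & 1\\
9\text{--}17 & \cdot & 0 & \cdot & 1\\
18 & 0 & 1 & \cdot & 0\\
19\text{--}35 & \cdot & 1 & \cdot & 0\\
36 & \cdot & 1 & 0 & 1
\end{array}
\]
Whenever $q-1\in I_i$, the number $e_i[q]=x_i+x_i[q-1]$ is covered; this accounts for the dots in the column of a class that was present in the previous block. In blocks $4$--$7$ the $0$ falls on class $2$, so $I_2$ stays equal to $\{0,2,3\}$. Its sumset contains $3,4,5,6$ but not $7$, so $e_2[8]$ is the first uncovered number of its class. It precedes $x_2[8]$ and takes the $0$. Now $x_2[8]$ reads a $1$, and from block $9$ on the $0$ falls on class $1$: the zero has slipped back by one class. Next, $I_1$ stays equal to $\{0,2,3,\dots,8\}$, whose sumset contains $8,\dots,16$ but not $17$, so the next slip is at $e_1[18]$. Then $I_2$ ends with $8,\dots,17$, its sumset contains $16,\dots,34$ but not $35$, and the third slip is at $e_2[36]$. In each case, if $\lambda$ is the last element of the class that went off, the slip occurs at $2\lambda+m$. The input stays periodic, while each class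 is absent on longer and longer stretches.

To turn the model into a proof we must really cover the other residues. We shall see that for a given residue $r$ up to two classes $x_i$ are useless to the filler, and up to two more may be absent somewhere in the window below $n$. A fifth class is then always available, which is the reason for the tail $(11110)^\infty$.

\section{The tail $(11110)^\infty$}\label{sec:slip}

\subsection*{The residues}
Let $m=10^6$, and for $1\le i\le5$ let $x_i=m-10^{5-i}$ and $e_i=2x_i-m=m-2\cdot10^{5-i}$. Thus $x_1=990000$, $x_2=999000$, \dots, $x_5=999999$ and $e_1=980000$, $e_2=998000$, \dots, $e_5=999998$, so that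
\begin{equation}\label{eq:order}
0<e_1<x_1<e_2<x_2<\dots<e_5<x_5<m .
\end{equation}
The $x_i$ are independent modulo $m$. Indeed, if $\sum c_ix_i\equiv0$ with $|c_i|\le9$, then $\sum c_i10^{5-i}\equiv0\pmod m$; this sum has absolute value at most $99999<m$, so it is $0$. Reduction modulo $10$ gives $c_5=0$; dividing by $10$ and repeating gives $c_4=\dots=c_1=0$. Comparing vectors, we get
\begin{equation}\label{eq:xsums}
x_a+x_b\not\equiv x_j\ \text{ for all } a,b,j,\qquad\text{and}\qquad x_a+x_b\equiv2x_j\ \text{ only if } a=b=j .
\end{equation}

An integer is \emph{of class $i$} if it is congruent to $x_i$, and it is an \emph{$X$-number} if it is of some class. Class indices are read modulo $5$; by \eqref{eq:order}, consecutive $X$-numbers have consecutive classes. In $\mathbb{Z}_m$ put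
\[
X=\{x_i\},\quad P=X\cup\{2x_i\},\quad C=\{x_i+x_j:i\ne j\},\quad R=\mathbb{Z}_m\setminus(P\cup C),\quad Q=P-X,
\]
and let $F$ be the filler for $Q$. Since $x_i=2x_i-x_i\in Q$, the filler contains no $X$-number. The residues in $C$ will be covered directly, those in $R$ by the filler.

\begin{lemma}\label{lem:twobad}
For each $r\in R$ there are at least three indices $i$ with $r-x_i\notin Q$.
\end{lemma}

\begin{proof}
Call $i$ bad if $r-x_i\in Q$, that is, if $r\equiv x_i+x_j-x_k$ or $r\equiv x_i+2x_j-x_k$ for some $j,k$. If $k=i$, then $r$ is $x_j$ or $2x_j$; if $k=j$, then $r$ is $x_i$ or $x_i+x_j$. All of these lie in $P\cup C$, so $k\notin\{i,j\}$. Hence the coefficient vector of the expression is positive at $i$ and has at most two positive coordinates, $i$ and $j$. Comparing vectors, all bad indices give the same vector, and each bad index is one of its positive coordinates. So at most two indices are bad.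
\end{proof}

\subsection*{The phases and the set}
Let $N=8m^2$, $\tau_{-1}=N$ and $\tau_0=3N$. For $k\ge0$ define recursively
\[
\lambda_k=\text{the largest $X$-number below }\tau_k,\qquad \tau_{k+1}=2\lambda_k+m ,
\]
and let $i_k$ be the class of $\lambda_k$. Since $\tau_0\equiv0$, we have $\lambda_0=\tau_0-1$ and $i_0=5$. For $k\ge0$ we have $\tau_{k+1}\equiv e_{i_k}$, and by \eqref{eq:order} the $X$-number preceding a number congruent to $e_i$ has class $i-1$. Therefore
\[
i_{k+1}=i_k-1,\qquad i_k\equiv-k\pmod5 .
\]
No $\tau_k$ is an $X$-number, so there is no $X$-number in $(\lambda_k,\tau_k]$, and $\tau_k-m<\lambda_k<\tau_k$. This gives $\tau_{k+1}-\tau_k>\tau_k-m$ for $k\ge0$. By induction $\tau_k\ge24m^2$ for $k\ge0$, and together with $\tau_0-\tau_{-1}=16m^2$ we obtain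
\begin{equation}\label{eq:gap}
\tau_k-\tau_{k-1}>4m^2\quad(k\ge0),\qquad \tau_k-\tau_{k-1}\to\infty .
\end{equation}

For $k\ge-1$, \emph{phase $k$} is the interval $(\tau_k,\tau_{k+1})$. Every $X$-number above $N$ lies in exactly one phase. In phase $k\ge0$ the class $i_k$ is \emph{off} and the other four are \emph{on}; in phase $-1$ all five classes are on. Let $X_0=\{x_1,\dots,x_5\}\subset(0,m)$ and
\[
S=X_0\cup F\cup\{\,n>N:\ n\text{ is an $X$-number whose class is on in the phase containing } n\,\}.
\]
Every element of $S$ is either an $X$-number or an element of $F$. Two observations are used repeatedly. First, by \eqref{eq:gap}: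
\begin{itemize}
\item[(W)] if $n$ lies in phase $k\ge0$, every $X$-number in $(n-4m^2,n)$ lies in phase $k-1$ or in phase $k$.
\end{itemize}
Second, for $k\ge0$ the class $i_k$ is on in phase $k-1$, and $\lambda_k>\tau_k-m>\tau_{k-1}$ lies in that phase, so $\lambda_k\in S$.

\begin{lemma}\label{lem:slipfree}
Every $X$-number $n>N$ is uncovered by $S$, and $S$ is sum-free.
\end{lemma}

\begin{proof}
Let $n\equiv x_j$ and $n=y+z$ with $y,z\in S$. The summands are not both $X$-numbers, by \eqref{eq:xsums}. They are not both in $F$, since $n>8m^2$. If $y\in F$ and $z$ has class $a$, then $y\equiv x_j-x_a\in Q$, against (F1). So $n$ is uncovered. The remaining elements of $S$ form the set $X_0\cup F=S\cap[1,N]$, which is sum-free by \eqref{eq:xsums} and (F3).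
\end{proof}

\subsection*{The covered numbers}

\begin{proposition}\label{prop:slipcover}
Let $n>\tau_0$. Then $n$ is uncovered by $S$ if and only if $n$ is an $X$-number or $n=\tau_k$ for some $k\ge1$.
\end{proposition}

\begin{proof}
The $X$-numbers are uncovered by Lemma~\ref{lem:slipfree}. Let $k\ge0$, $i=i_k$, and suppose $\tau_{k+1}=y+z$ with $y\ge z$ in $S$. The summands are not both in $F$, by size. If one is in $F$ and the other has class $a$, the former has residue $2x_i-x_a\in Q$, which is impossible. So both are $X$-numbers, and both have class $i$ by \eqref{eq:xsums}. Now $y\ge\tau_{k+1}/2>\lambda_k$, hence $y>\tau_k$, and $y<\tau_{k+1}$. So $y$ lies in phase $k$, where class $i$ is off, a contradiction. Thus $\tau_{k+1}$ is uncovered.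

Any other $n>\tau_0$ lies in some phase $k\ge0$ and has its residue in $\{2x_j\}\cup C\cup R$. We show that it is covered.

\emph{Case 1: $n\equiv2x_j$ with $j\ne i_k$.} Let $z=n-x_j$, which has class $j$ and lies in $(n-m,n)$, so by (W) in phase $k$ or $k-1$. In phase $k$ class $j$ is on. In phase $k-1$ it is on unless $k\ge1$ and $j=i_{k-1}$. In that exceptional case $n\equiv\tau_k$, so $n\ge\tau_k+m$ and $z>\tau_k$ lies in phase $k$. Hence $z\in S$ and $n=x_j+z$.

\emph{Case 2: $n\equiv2x_i$ with $i=i_k$.} Class $i$ is off near $n$, so we use two numbers near $n/2$. Since $n\equiv\tau_{k+1}$ and $n<\tau_{k+1}$, we have $n\le2\lambda_k$. Write $n=2x_i+sm$ and put $y=x_i+\lfloor s/2\rfloor m$, $z=x_i+\lceil s/2\rceil m$. Then $n=y+z$, both have class $i$, and $z-y\in\{0,m\}$. We have $z\le(n+m)/2\le\lambda_k+m/2$ and $z\equiv\lambda_k$, so $z\le\lambda_k<\tau_k$. Also $y\ge(n-m)/2>(\tau_k-m)/2$. For $k\ge1$ the last number is $\lambda_{k-1}$, so the $X$-number $y$ exceeds $\tau_{k-1}$. For $k=0$ it is $(3N-m)/2>N=\tau_{-1}$; this is where the long initial phase $-1$ is needed. So $y$ and $z$ lie in phase $k-1$, where class $i_k$ is on.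

\emph{Case 3: $n\equiv x_a+x_b$ with $a\ne b$.} The numbers $n-x_a$ (class $b$) and $n-x_b$ (class $a$) lie in $(n-m,n)$. If one of them is in $S$, then $n$ is covered. Suppose neither is. Each then has the class that is off in its phase. A phase has at most one off class and $a\neq b$, so by (W) one lies in phase $k$ and the other in phase $k-1$. It follows that $k\ge1$, that $\{a,b\}=\{i_{k-1},i_k\}$, and that $n-m<\tau_k$. This is the short stretch just after a slip. By symmetry let $a=i_k$, $b=i_{k-1}$, and put $y=n-\lambda_{k-1}$, of class $a$. From $\tau_k<n<\tau_k+m$ and $\tau_k=2\lambda_{k-1}+m$ we get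
\[
\tau_{k-1}<\lambda_{k-1}+m<y<\lambda_{k-1}+2m<\tau_k ,
\]
where the last inequality uses $\lambda_{k-1}>m$. So $y$ lies in phase $k-1$, where class $i_k$ is on, and $n=y+\lambda_{k-1}$ with both summands in $S$.

\emph{Case 4: $n\equiv r\in R$.} Among the at least three indices $i$ of Lemma~\ref{lem:twobad}, choose one whose class is on in both phases $k-1$ and $k$; at most two classes are excluded. By (F1) there is $\varphi\in F$ with $\varphi\equiv r-x_i$. Then $n-\varphi$ has class $i$ and lies in $(n-4m^2,n)$, so $n-\varphi\in S$ by (W), and $n=\varphi+(n-\varphi)$.
\end{proof}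

\begin{proof}[Proof of Theorem~\ref{thm:slip}]
By Lemmas~\ref{lem:slipfree} and~\ref{lem:decode}, $S$ is the output of $M$ on the input formed by the bits of the uncovered numbers. Let $\pi$ be the word formed by those up to $\tau_0$. By Proposition~\ref{prop:slipcover}, the later uncovered numbers are the $X$-numbers of phase $0$, then $\tau_1$, then the $X$-numbers of phase $1$, then $\tau_2$, and so on. The first $X$-number of phase $k$ is the successor of $\lambda_k$ and has class $i_k+1$; the last is $\lambda_{k+1}$, of class $i_k-1=i_k+4$. In between the classes run cyclically, and the bit is $0$ exactly for class $i_k$. So phase $k$ contributes $(11110)^{j}1111$ for some $j\ge0$. The number $\tau_{k+1}$ is not an $X$-number and exceeds $4m^2$, so it is not in $S$ and contributes $0$. Together they give $(11110)^{j+1}$, and the input is $\pi(11110)^\infty$.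

Class $5$ is absent from $S$ throughout the phases $k\ge0$ with $k\equiv0\pmod5$, whose lengths tend to infinity by \eqref{eq:gap}, and it is fully present in all other phases. By Lemma~\ref{lem:nonper} with $c=x_5$, the set $S$ is not ultimately periodic.
\end{proof}

\section{A clock made of two classes and their doubles}\label{sec:clock}

For the tail $1^\infty$ every uncovered number is taken, so a class can be absent only where it is covered. A single small element of $S$ lets one class cover another. Let $t\ne t'$ be residues in $(0,m)$ and let $\kappa\in S$ be the number in $(0,m)$ with $\kappa\equiv t'-t$. Then $t[q]+\kappa$ is $t'[q]$ if $t<t'$ and $t'[q+1]$ if $t>t'$. We call $\kappa$ a \emph{control element} and say that $t$ \emph{suppresses} $t'$, in the same block or in the next one.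

Take residues $a,b$ with doubles $u=2a$, $v=2b$, in the order $a<u<b<v<m$, and suppose that each number of these classes is taken when uncovered. Let $A=\{q:a[q]\in S\}$ and $B=\{q:b[q]\in S\}$. As $a[q]+a[q']=u[q+q']$, we expect $u[q]\in S$ exactly when $q\notin A+A$, and $v[q]\in S$ exactly when $q\notin B+B$. Let $a$ and $b$ suppress each other, so that whichever is running keeps the other off. Let $u$ suppress $b$ and $v$ suppress $a$. These two act as timers: while $b$ runs, $A$ does not grow, so $A+A$ comes to an end, $u$ appears and stops $b$; while $a$ runs, $v$ eventually appears and stops $a$. Because of the order in the block, $a$ and $u$ act on $b$ in the same block, while $b$ and $v$ act on $a$ in the next block. The sets $A,B$ should therefore satisfy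
\begin{align}
q\in A &\iff q-1\notin B \ \text{ and }\ q-1\in B+B, \label{eq:ruleA}\\
q\in B &\iff q\notin A \ \text{ and }\ q\in A+A. \label{eq:ruleB}
\end{align}
These rules concern block indices only, and they have an explicit solution. Fix an integer $h_0\ge1$, let $h_{k+1}=4h_k+1$, and define the integer intervals and sets
\[
B_k=[h_k+1,\,2h_k],\qquad A_k=[2h_k+2,\,h_{k+1}],\qquad A=\bigcup_{k\ge0}A_k,\qquad B=\bigcup_{k\ge0}B_k .
\]
The integers above $h_0$ split, in increasing order, into $B_0$, the gap $\{2h_0+1\}$, $A_0$, $B_1$, the gap $\{2h_1+1\}$, $A_1$, $B_2$, and so on.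

\begin{example}\label{ex:clock}
Let $h_0=1$, so $h_1=5$, $h_2=21$, $h_3=85$. Then $B=\{2\}\cup[6,10]\cup[22,42]\cup\cdots$ and $A=[4,5]\cup[12,21]\cup[44,85]\cup\cdots$. The sumset $A+A$ begins with $[8,10]$, $[16,26]$, $[24,42]$, $[48,90]$, so within $[11,48]$ it misses $11$--$15$ and $43$--$47$. The sumset $B+B$ begins with $\{4\}$, $[8,12]$, $[12,20]$, $[24,44]$, $[28,52]$, so within $[11,48]$ it misses $21$--$23$. Run the rules from $q=11$. Since $10\in B$ and $11\notin A+A$, block $11$ is in neither set. Since $11\in (B+B)\setminus B$, the class $a$ starts in block $12$, and it runs as long as $q-1\in B+B$, that is, up to $q=21$. Then $22\notin A$ and $22\in A+A$, so $b$ starts and runs up to $42$, where $A+A$ ends. Block $43$ is the next gap. See Figure~\ref{fig:clock}.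
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.24cm,y=0.6cm]
\node[left] at (0,3) {$a$};
\node[left] at (0,2) {$u$};
\node[left] at (0,1) {$b$};
\node[left] at (0,0) {$v$};
\draw[gray] (0.5,3)--(48.5,3) (0.5,2)--(48.5,2) (0.5,1)--(48.5,1) (0.5,0)--(48.5,0);
\fill (3.6,2.8) rectangle (5.4,3.2) (11.6,2.8) rectangle (21.4,3.2) (43.6,2.8) rectangle (48.5,3.2);
\fill[gray] (10.6,1.8) rectangle (15.4,2.2) (42.6,1.8) rectangle (47.4,2.2);
\fill (1.6,0.8) rectangle (2.4,1.2) (5.6,0.8) rectangle (10.4,1.2) (21.6,0.8) rectangle (42.4,1.2);
\fill[gray] (20.6,-0.2) rectangle (23.4,0.2);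
\draw[dashed] (11,-0.5)--(11,3.5) (21,-0.5)--(21,3.5) (43,-0.5)--(43,3.5);
\node[below] at (11,-0.5) {$11$};
\node[below] at (21,-0.5) {$21$};
\node[below] at (43,-0.5) {$43$};
\node[below] at (48,-0.5) {$q$};
\end{tikzpicture}
\caption{The clock for $h_0=1$ and $1\le q\le48$. Rows $a$ and $b$ show the sets $A$ and $B$. Rows $u$ and $v$ show the $q>10$ outside $A+A$ and outside $B+B$. A run of $B$ ends just before $q$ leaves $A+A$ (at $q=11$ and $q=43$); a run of $A$ has its last term where $q$ leaves $B+B$ (at $q=21$).}
\label{fig:clock}
\end{figure}

\begin{lemma}[Clock]\label{lem:clock}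
The rules \eqref{eq:ruleA} and \eqref{eq:ruleB} hold for all $q>2h_1$.
\end{lemma}

\begin{proof}
The sum of two integer intervals is $[\alpha,\beta]+[\gamma,\delta]=[\alpha+\gamma,\beta+\delta]$. We need four facts, each for $k\ge1$.
\begin{itemize}
\item[(i)] $2h_k+1\notin A+A$. The elements of $A$ below $2h_k+1$ are at most $h_k$, so their sums are at most $2h_k$.
\item[(ii)] $B_{k+1}=[4h_k+2,\,8h_k+2]\subset A+A$. We have $A_k+A_k=[4h_k+4,\,8h_k+2]$, and $A_{k-1}+A_k=[2h_{k-1}+2h_k+4,\,5h_k+1]$ contains $4h_k+2$ and $4h_k+3$ because $h_{k-1}+1\le h_k$ and $h_k\ge2$.
\item[(iii)] $h_{k+1}=4h_k+1\notin B+B$. The elements of $B$ below $4h_k+1$ are at most $2h_k$, so their sums are at most $4h_k$.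
\item[(iv)] $[2h_k+1,\,4h_k]\subset B+B$. We have $B_k+B_k=[2h_k+2,\,4h_k]$, and $B_{k-1}+B_k=[h_{k-1}+h_k+2,\,2h_{k-1}+2h_k]$ contains $2h_k+1$ because $h_{k-1}+1\le h_k$ and $h_{k-1}\ge1$.
\end{itemize}
A number $q>2h_1$ is of one of three kinds, with $k\ge1$. If $q=2h_k+1$, then $q-1\in B$ and, by (i), $q\notin A+A$; both sides of both rules are false. If $q\in A_k$, then $q-1\in[2h_k+1,4h_k]$ lies outside $B$ and, by (iv), in $B+B$; both sides of \eqref{eq:ruleA} are true, and both sides of \eqref{eq:ruleB} are false. If $q\in B_{k+1}$, both sides of \eqref{eq:ruleB} are true by (ii); the left side of \eqref{eq:ruleA} is false, and so is the right side, because either $q-1\in B$, or $q-1=h_{k+1}\notin B+B$ by (iii).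
\end{proof}

The facts (ii) and (iv) need an earlier interval to fill the first points of each run, so the rules are claimed only from $2h_1+1$ on; the earlier blocks will be absorbed into the prefix $\pi$.

One difficulty remains. The number of uncovered numbers among $a[q],u[q],b[q],v[q]$ varies with $q$. This would not matter for the tail $1^\infty$, but in general it would move the zeros of the input onto the clock. The remedy is to give each $t\in\{a,u,b,v\}$ a \emph{companion} $t^*$ just above it, suppressed by $t$ and by nothing else. If $t[q]$ is uncovered, it reads a $1$ and covers $t^*[q]$. If $t[q]$ is covered, $t^*[q]$ reads the $1$ instead. Either way the pair reads exactly one bit in each block.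

\section{Arbitrary tails}\label{sec:tails}

If $w$ contains no $1$, then any input $\pi w^\infty$ has finitely many $1$'s, so the output is a finite set and is ultimately periodic. From now on $w$ contains a $1$. Let $W=W_1\cdots W_L$ be a power of $w$ with at least seven $1$'s: four for the clock and three for the filler. Fix $l_1<l_2<l_3<l_4$ with $W_{l_j}=1$, and call the other indices \emph{ordinary}. We construct $S$ so that each late block contributes exactly $W$.

\subsection*{The residues}
Let $m>9$ be a prime. We choose $\nu=L+2$ integer parameters: $a,a^*,u^*,b,b^*,v^*$, and one parameter $\theta_l$ for each ordinary index $l$. The first six are taken in the intervals below, which also locate $u=2a$ and $v=2b$: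
\[
\begin{array}{ll}
a\in(0.10m,0.12m), & a^*\in(0.13m,0.14m),\\
u=2a\in(0.20m,0.24m), & u^*\in(0.25m,0.26m),\\
b\in(0.30m,0.32m), & b^*\in(0.33m,0.34m),\\
v=2b\in(0.60m,0.64m), & v^*\in(0.65m,0.66m).
\end{array}
\]
Let $J_0=(0,0.10m)$, $J_1=(0.14m,0.20m)$, $J_2=(0.26m,0.30m)$, $J_3=(0.34m,0.60m)$, $J_4=(0.66m,m)$. If $l$ is ordinary and exactly $j$ of $l_1,\dots,l_4$ are smaller than $l$, divide $J_j$ into $L$ open intervals of equal length and take $\theta_l$ in the $l$th of them. Define \emph{slot} $l$ to be $\{a,a^*\}$, $\{u,u^*\}$, $\{b,b^*\}$, $\{v,v^*\}$ for $l=l_1,l_2,l_3,l_4$, and $\{\theta_l\}$ for ordinary $l$. In $(0,m)$ the slots $1,\dots,L$ appear in increasing order.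

\begin{lemma}\label{lem:generic}
If the prime $m$ is large enough, the $\nu$ parameters can be chosen independent modulo $m$.
\end{lemma}

\begin{proof}
Each parameter ranges over an open interval in $(0,m)$ of length at least $\eta m$ with $\eta=0.01/L$, so there are at least $(\eta m-1)^\nu$ choices, pairwise distinct in $\mathbb{Z}_m^\nu$. There are fewer than $19^\nu$ nonzero coefficient vectors with $|c_i|\le9$. Each has a coefficient invertible modulo the prime $m>9$, so the corresponding congruence has $m^{\nu-1}$ solutions in $\mathbb{Z}_m^\nu$. For large $m$ we have $(\eta m-1)^\nu>19^\nu m^{\nu-1}$.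
\end{proof}

Fix such a choice. Let $D$ be the set of $\theta_l$ with $W_l=1$ and $E$ the set of $\theta_l$ with $W_l=0$; then $|D|\ge3$. Put
\[
T=\{a,u,b,v,a^*,u^*,b^*,v^*\}\cup D,\qquad P=T\cup E,\qquad Q=P-T\subset\mathbb{Z}_m ,
\]
and let $F$ be the filler for $Q$. As vectors, the elements of $P$ are the unit vectors together with $u=2a$ and $v=2b$. The classes in $D$ will always be present, so a single useful $d\in D$ suffices for the filler.

\begin{lemma}\label{lem:D}
For every residue $r\notin P$ there is $d\in D$ with $r-d\notin Q$.
\end{lemma}

\begin{proof}
Otherwise, for each of three distinct $d\in D$ we can write $r\equiv d+s-t$ with $s\in P$ and $t\in T$. Here $t\ne d$ since $r\notin P$, so the vector $d+s-t$ has a positive coordinate at $d$. Comparing vectors, the three expressions are one vector, which is positive at three elements of $D$. But $d+s-t$ can be positive only at $d$ and at the one parameter occurring in $s$.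
\end{proof}

The control elements are
\[
\begin{array}{llll}
\kappa_1=b-a, & \kappa_2=m+a-b, & \kappa_3=b-u, & \kappa_4=m+a-v,\\
\kappa_5=a^*-a, & \kappa_6=b^*-b, & \kappa_7=u^*-u, & \kappa_8=v^*-v .
\end{array}
\]
All lie in $(0,m)$ because $a<a^*<u<u^*<b<b^*<v<v^*$ in $(0,m)$. Let $K=\{\kappa_1,\dots,\kappa_8\}$. The intended interactions are the integer identities
\begin{equation}\label{eq:ten}
\begin{array}{lll}
a[q']+a[q'']=u[q'+q''], & a[q]+\kappa_1=b[q], & u[q]+\kappa_3=b[q],\\
b[q']+b[q'']=v[q'+q''], & b[q-1]+\kappa_2=a[q], & v[q-1]+\kappa_4=a[q],\\
a[q]+\kappa_5=a^*[q], & b[q]+\kappa_6=b^*[q], & \\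
u[q]+\kappa_7=u^*[q], & v[q]+\kappa_8=v^*[q]. &
\end{array}
\end{equation}
The next lemma says that there are no others.

\begin{lemma}\label{lem:control}
Modulo $m$, the following hold.
\begin{itemize}
\item[(a)] For $t\in T$, we have $\kappa_i+t\in P$ only in the eight cases $\kappa_1+a\equiv b$, $\kappa_2+b\equiv a$, $\kappa_3+u\equiv b$, $\kappa_4+v\equiv a$, $\kappa_5+a\equiv a^*$, $\kappa_6+b\equiv b^*$, $\kappa_7+u\equiv u^*$, $\kappa_8+v\equiv v^*$.
\item[(b)] For $t,t'\in T$, we have $t+t'\in P$ only in the cases $a+a\equiv u$ and $b+b\equiv v$.
\item[(c)] $\kappa_i+\kappa_j\not\equiv\kappa_l$ for all $i,j,l$. In particular $K$ is sum-free.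
\end{itemize}
\end{lemma}

\begin{proof}
We compare vectors. (a) Elements of $P$ have no negative coordinate, so $t$ must cancel the negative coordinate of $\kappa_i$. For $\kappa_1=b-a$ and $\kappa_5=a^*-a$ this forces $t\in\{a,2a\}$; the choice $t=a$ gives $b$ and $a^*$, while $t=2a$ gives $a+b$ and $a+a^*$, which are not in $P$. For $\kappa_3=b-2a$ and $\kappa_7=u^*-2a$ it forces $t=2a$, which gives $b$ and $u^*$. As vectors, $\kappa_2,\kappa_4,\kappa_6,\kappa_8$ arise from $\kappa_1,\kappa_3,\kappa_5,\kappa_7$ by exchanging $a,a^*,u^*$ with $b,b^*,v^*$, and this exchange preserves $T$ and $P$; so the other four cases follow.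

(b) The coordinate sum of $t+t'$ is at least $2$. The only elements of $P$ with this property are $2a$ and $2b$, whose only decompositions into two elements of $T$ are $a+a$ and $b+b$.

(c) Suppose $\kappa_i+\kappa_j\equiv\kappa_l$. Each of $\kappa_5,\dots,\kappa_8$ is the only control element involving its starred parameter. If one of them occurs, it must occur equally often on both sides, so $l\in\{i,j\}$ and the other summand is $\equiv0$, which is false. Otherwise $i,j,l\le4$. In the coordinates $(a,b)$ the vectors $\kappa_1,\dots,\kappa_4$ are $(-1,1)$, $(1,-1)$, $(-2,1)$, $(1,-2)$, with coordinate sums $0,0,-1,-1$. If $l\in\{1,2\}$, then $i,j\in\{1,2\}$, and $\kappa_i+\kappa_j$ is $(-2,2)$, $(0,0)$ or $(2,-2)$, none of which is $\kappa_l$. If $l\in\{3,4\}$, then exactly one summand, say $\kappa_i$, has index in $\{3,4\}$, and $\kappa_l-\kappa_i\in\{(0,0),\pm(3,-3)\}$ differs from $\kappa_j=\pm(1,-1)$.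
\end{proof}

\subsection*{The set}
Take the sets $A,B$ of Section~\ref{sec:clock} with $h_0=8m$, so that the clock starts above $8m^2$, and let $q^*=2h_1=64m+2$. Let $S$ consist of the \emph{short} elements $K\cup F$ and of the following \emph{long} elements:
\begin{itemize}
\item $d[q]$ for $d\in D$ and $q>h_0$; $\;a[q]$ for $q\in A$; $\;b[q]$ for $q\in B$;
\item for $q>q^*$ only: $u[q]$ if $q\notin A+A$ and $u^*[q]$ if $q\in A+A$; $\;v[q]$ if $q\notin B+B$ and $v^*[q]$ if $q\in B+B$; $\;a^*[q]$ if $q\notin A$; $\;b^*[q]$ if $q\notin B$.
\end{itemize}
Short elements are less than $4m^2$; long elements exceed $8m^2$ and have residues in $T$. A short element may also have its residue in $T$: for instance $u\notin Q$, since $u\equiv s-t$ would make $s=2a+t$ a vector of coordinate sum at least $3$, so $F$ contains a number congruent to $u$. For this reason summands are sorted below by size and not by residue.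

\begin{lemma}\label{lem:reps}
Let $n>8m^2$ have its residue in $P$, and let $n=y+z$ with $y,z\in S$. Then this representation is an instance of one of the identities \eqref{eq:ten}, in which every summand other than a control element is long.
\end{lemma}

\begin{proof}
Two short elements have sum below $8m^2$, so one summand, say $z$, is long and has its residue in $T$. If $y\in F$, its residue is in $P-T=Q$, against (F1). If $y=\kappa_i$, Lemma~\ref{lem:control}(a) determines the residues of $z$ and $n$, and the block of $z=n-\kappa_i$ is the one given in \eqref{eq:ten}. If $y$ is long, Lemma~\ref{lem:control}(b) applies.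
\end{proof}

\begin{proposition}\label{prop:tailcover}
Let $q>q^*$ and $0\le c<m$. Then $c[q]$ is covered by $S$
\begin{itemize}
\item always if $c\notin P$, and never if $c\in D\cup E$;
\item for $c=u$ if and only if $q\in A+A$, and for $c=v$ if and only if $q\in B+B$;
\item for $c=a$ if and only if $q\notin A$, and for $c=b$ if and only if $q\notin B$;
\item for $c=t^*$ with $t\in\{a,u,b,v\}$ if and only if $t[q]\in S$.
\end{itemize}
\end{proposition}

\begin{proof}
Let $c\notin P$. By Lemma~\ref{lem:D} and (F1) there are $d\in D$ and $\varphi\in F$ with $\varphi\equiv c-d$. Then $c[q]-\varphi\equiv d$ and $c[q]-\varphi>(q^*+1)m-4m^2=(60m+3)m$. So $c[q]-\varphi=d[q']$ with $q'>h_0$, which is in $S$, and $c[q]$ is covered.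

Let $c\in P$. By Lemma~\ref{lem:reps}, $c[q]$ is covered if and only if it is the right side of an identity in \eqref{eq:ten} whose left side consists of elements of $S$. No identity ends in $D\cup E$. The statements for $u$, $v$ and the starred residues can be read off directly. The number $b[q]$ is uncovered if and only if $a[q]\notin S$ and $u[q]\notin S$, that is, $q\notin A$ and $q\in A+A$; by \eqref{eq:ruleB} this means $q\in B$. The number $a[q]$ is uncovered if and only if $b[q-1]\notin S$ and $v[q-1]\notin S$. For $q-1>q^*$ this says $q-1\notin B$ and $q-1\in B+B$, which by \eqref{eq:ruleA} means $q\in A$. For $q-1=q^*=2h_1\in B$, the number $a[q]$ is covered, and $q=2h_1+1\notin A$.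
\end{proof}

\begin{lemma}\label{lem:tailfree}
The set $S$ is sum-free.
\end{lemma}

\begin{proof}
We show that every $z\in S$ is uncovered. If $z$ is short, its possible summands are short, and $K\cup F$ is sum-free by Lemma~\ref{lem:control}(c) and (F3).

Let $z$ be long, in a block $q>q^*$. We compare the definition of $S$ with Proposition~\ref{prop:tailcover}. The numbers $d[q]$ are uncovered. The numbers $a[q],b[q],u[q],v[q]$ are in $S$ exactly when $q\in A$, $q\in B$, $q\notin A+A$, $q\notin B+B$, respectively, which are the conditions for being uncovered. A companion $t^*[q]$ is in $S$ exactly when $t[q]\notin S$, which is again the condition for being uncovered.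

Let $z$ be long, in a block $q\le q^*$. The long elements in these blocks have residues in $D\cup\{a,b\}$. By Lemma~\ref{lem:reps}, a representation of $z$ is one of the four identities with $\kappa_1,\dots,\kappa_4$. Those with $\kappa_3$ and $\kappa_4$ need a long element $u[q]$ or $v[q-1]$ in a block at most $q^*$, and there is none. The identity $b[q]=a[q]+\kappa_1$ needs $q\in A\cap B=\emptyset$. The identity $a[q]=b[q-1]+\kappa_2$ needs $q\in A$ and $q-1\in B$, but the successor of an element of $B$ is in $B$ or is a gap.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:tails}]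
The case of a word without a $1$ was settled at the start of this section. Let $w$ contain a $1$ and let $S$ be as above. By Lemmas~\ref{lem:tailfree} and~\ref{lem:decode}, $S$ is the output of $M$ on the input formed by the bits of the uncovered numbers. Let $\pi$ be the word contributed by the blocks $q\le q^*$, and consider a block $q>q^*$. By Proposition~\ref{prop:tailcover}, its uncovered numbers have residues in $P$, the union of the slots, and each slot contains exactly one of them:
\begin{itemize}
\item in slot $l_1$ it is $a[q]$ if $q\in A$ and $a^*[q]$ otherwise, and in slot $l_3$ it is $b[q]$ if $q\in B$ and $b^*[q]$ otherwise;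
\item in slot $l_2$ it is $u[q]$ if $q\notin A+A$ and $u^*[q]$ otherwise, and in slot $l_4$ it is $v[q]$ if $q\notin B+B$ and $v^*[q]$ otherwise;
\item in an ordinary slot $l$ it is $\theta_l[q]$.
\end{itemize}
In the slots $l_1,\dots,l_4$ and in the ordinary slots with $\theta_l\in D$ this number belongs to $S$, and $W_l=1$. In the slots with $\theta_l\in E$ it does not, and $W_l=0$. Since the slots are in increasing order, block $q$ contributes $W_1\cdots W_L$, and the input is $\pi W^\infty=\pi w^\infty$.

For $q>h_0$ we have $a[q]\in S$ if and only if $q\in A$. The set $A$ is infinite and misses the intervals $B_k$, whose lengths $h_k$ tend to infinity. By Lemma~\ref{lem:nonper} with $c=a$, the set $S$ is not ultimately periodic.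
\end{proof}
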